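# A weak Hilbert space that embeds in no space with an unconditional basis

All Banach spaces are separable, scalars are $\mathbb K=\mathbb R$ or $\mathbb C$, and $\mathbb N=\{1,2,\dots\}$. "Embeds" means "is isomorphic to a closed subspace of". Projections are bounded and linear.

## 1. "Yes" as a first guess, tested on Tsirelson-type spaces

The guess is: *every weak Hilbert space sits inside a weak Hilbert space with an unconditional basis*. Let us fix the terms and see why one would guess this.

For a finite-dimensional normed space $E$, write $d(E,\ell_2^{\dim E})$ for its Banach–Mazur distance to Euclidean space, that is, the infimum of $\|u\|\|u^{-1}\|$ over isomorphisms $u:E\to\ell_2^{\dim E}$. We call a space *$C$-Hilbertian* if its Banach–Mazur distance to a Hilbert space is at most $C$. For instance $\ell_1^n$ is $\sqrt n$-Hilbertian, because $|x|_2\le\|x\|_1\le\sqrt n\,|x|_2$. John's theorem says that every $n$-dimensional space is $\sqrt n$-Hilbertian.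

**Definition 1.** A Banach space $X$ is a *weak Hilbert space* if there are $\delta>0$ and $C<\infty$ such that every finite-dimensional subspace $E\subseteq X$ contains a subspace $F$ with $\dim F\ge\delta\dim E$ and $d(F,\ell_2^{\dim F})\le C$, and there is a projection of $X$ onto $F$ of norm at most $C$.

So each $E$ need not be Euclidean; it only has to contain a Euclidean, well-complemented piece of proportional dimension. The space $\ell_2$ qualifies with $F=E$ and $\delta=C=1$. The class is stable under subspaces, quotients and finite direct sums. Weak Hilbert spaces are reflexive, and their duals are weak Hilbert (Pisier, *Weak Hilbert spaces*, Proc. London Math. Soc. 1988). In particular $\ell_1$ and $c_0$ are not weak Hilbert.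

**Definition 2.** A *UFDD* (unconditional finite-dimensional decomposition) of $U$ is a sequence of finite-dimensional subspaces $U_n\ne\{0\}$ such that every $x\in U$ has a unique expansion $x=\sum x_n$, $x_n\in U_n$, and this series converges unconditionally.

Its partial sum projections $P_n$ have finite rank, $P_nx\to x$, and by uniform boundedness there is $\kappa<\infty$ with $\|\sum\epsilon_nx_n\|\le\kappa\|\sum x_n\|$ for all signs $\epsilon_n=\pm1$. An unconditional basis is a UFDD with $\dim U_n=1$. An $\ell_2$-sum of arbitrary finite-dimensional spaces has a UFDD with $\kappa=1$.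

Now test the guess.

- For $\ell_2$ it is trivially right.
- The 2-convexified Tsirelson space $T^{(2)}$ is a weak Hilbert space. Its norm depends only on the moduli of the coordinates, so its unit vector basis is unconditional. Every subspace of $T^{(2)}$ then satisfies the guess, and so does the dual, since the coordinate functionals of an unconditional basis of a reflexive space form an unconditional basis of the dual.
- A weak Hilbert space with a symmetric or subsymmetric basis is isomorphic to a Hilbert space, so nothing can go wrong there.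
- If $X_1,X_2$ satisfy the guess, so does $X_1\oplus X_2$.

There is also the fact that every separable weak Hilbert space is complemented in a weak Hilbert space with a finite-dimensional decomposition. The guess only adds the word "unconditional". Nevertheless the guess is wrong, as follows.

**Theorem 3.** Let $\Phi:\mathbb N\to\mathbb N$ be nondecreasing with $\Phi(k)\ge k$. There is a separable Banach space $W$ with closed subspaces $Y_k$ of codimension $\le k$ $(k\in\mathbb N)$ such that

- (a) every subspace $F\subseteq Y_k$ with $\dim F\le\Phi(k)$ is $8$-Hilbertian and is the range of a projection $P:W\to F$ with $\|P\|\le13$;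
- (b) $W$ does not embed into any Banach space with a UFDD (in particular, with an unconditional basis);
- (c) $W$ has a Schauder basis.

Note that in (b) the larger space is not required to be weak Hilbert. Part (a) is a strong form of the weak Hilbert property, by the following count of dimensions.

**Lemma 4.** Let $X$ have closed subspaces $Y_k$ of codimension $\le k$ such that every $F\subseteq Y_k$ with $\dim F\le k$ is $C$-Hilbertian and the range of a projection of $X$ of norm $\le C$, where $C\ge1$. Then $X$ is a weak Hilbert space with $\delta=\frac13$ and this $C$.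

*Proof.* Let $\dim E=n$. If $n=1$, take $F=E$; Hahn–Banach gives a projection of norm $1$. If $n\ge2$, put $k=\lfloor n/2\rfloor\ge1$. Then $\dim(E\cap Y_k)\ge n-k\ge k$, so we may choose $F\subseteq E\cap Y_k$ with $\dim F=k$. Since $k\ge n/3$ for $n\ge2$ (the worst case is $n=3$), we are done. $\square$

So $W$ is weak Hilbert with $\delta=\frac13$, $C=13$ (already with $\Phi(k)=k$), and Theorem 3 answers the question: **not every weak Hilbert space embeds into a weak Hilbert space with an unconditional basis.**

Fix $\Phi$ from now on, and fix a nondecreasing $M:\mathbb N\to\mathbb N$ with $M(k+1)\ge(40\,\Phi(k)^2)^{2\Phi(k)}$ for all $k$. With $D=\Phi(k)$ this yields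
$$M(k+1)\ge2\cdot17^{2D}\qquad\text{and}\qquad M(k+1)\ge(32D^2)^{2D},\tag{1}$$
the first because $(40/17)^{2D}\ge(40/17)^2>2$.

## 2. A lattice norm that is Euclidean up to $\sqrt2$ on few far-out blocks

We need a norm on sequences that looks like $\ell_2$ to any $M(k)$ disjoint blocks beyond $k$, and yet is far from $\ell_2$ on every infinite set of coordinates. We build a small norm $R$ from weights and then take the dual norm.

Let $\mathcal W_0=\{0\}\cup\{1_{\{i\}}:i\in\mathbb N\}$. Let $\mathcal W_{n+1}$ consist of $\mathcal W_n$ together with all $\frac12\sum_{j=1}^mw^{(j)}$, where the $w^{(j)}\in\mathcal W_n$ have disjoint supports contained in some $[k,\infty)$ and $m\le M(k)$. Put $\mathcal W=\bigcup_n\mathcal W_n$. By induction on $n$, each $\mathcal W_n$ is closed under restrictions $w\mapsto w1_A$ (restrict every $w^{(j)}$), and the nonzero values of $w\in\mathcal W$ are of the form $2^{-h}$, $h\ge0$. With $\langle x,y\rangle=\sum x_iy_i$, put for $x,y\in c_{00}(\mathbb N)$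
$$\|x\|_R=\sup_{w\in\mathcal W}\Big(\sum w_i|x_i|^2\Big)^{1/2},\qquad\|y\|_S=\sup\{|\langle x,y\rangle|:x\in c_{00},\ \|x\|_R\le1\}.$$
Since $\|x\|_\infty\le\|x\|_R\le\|x\|_2$, duality gives
$$\|y\|_2\le\|y\|_S\le\|y\|_1,\qquad\|e_i\|_S=1.\tag{2}$$
Both are lattice norms: for $R$ this is clear, and if $|y'|\le|y|$, write $y'=\theta y$ with $|\theta|\le1$; then $\langle x,y'\rangle=\langle\theta x,y\rangle$ and $\|\theta x\|_R\le\|x\|_R$.

*Example.* On $\operatorname{span}\{e_i,e_j\}$, $i\ne j$: if $w\in\mathcal W$ is nonzero at both $i$ and $j$, then $w\notin\mathcal W_0$, so its values are at most $\frac12$ and $w_i|x_i|^2+w_j|x_j|^2\le\max(|x_i|^2,|x_j|^2)$. Hence $R$ is the sup norm there and $S$ is the $\ell_1$ norm. So $\|e_i+e_j\|_S^2=4=2(1+1)$, and the constant $2$ in (S2) below is attained.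

**(S1) Lower 2-estimate.** *If $y_1,\dots,y_n$ are disjointly supported, then $\|\sum y_j\|_S^2\ge\sum\|y_j\|_S^2$.*

*Proof.* Restricting $x$ to $\operatorname{supp}y_j$ does not change $\langle x,y_j\rangle$ and does not increase $\|x\|_R$. So by compactness there is $x_j$ supported in $\operatorname{supp}y_j$ with $\|x_j\|_R\le1$ and $\langle x_j,y_j\rangle=\|y_j\|_S$. Let $\lambda_j\ge0$, $\sum\lambda_j^2=1$. For each $w\in\mathcal W$, disjointness gives $\sum_iw_i|\sum_j\lambda_jx_j(i)|^2=\sum_j\lambda_j^2\sum_iw_i|x_j(i)|^2\le1$. Thus $\|\sum\lambda_jx_j\|_R\le1$, and $\|\sum y_j\|_S\ge\langle\sum\lambda_jx_j,\sum y_j\rangle=\sum\lambda_j\|y_j\|_S$. Take the supremum over $\lambda$. $\square$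

**(S2) Upper 2-estimate for few far-out blocks.** *If $y_1,\dots,y_m$ are disjointly supported in $[k,\infty)$ and $m\le M(k)$, then $\|\sum y_j\|_S^2\le2\sum\|y_j\|_S^2$.*

*Proof.* Let $B_j=\operatorname{supp}y_j$ and $x\in c_{00}$. Choose $w^{(j)}\in\mathcal W$ with $\sum_{i\in B_j}w^{(j)}_i|x_i|^2$ as close as we like to $\|x1_{B_j}\|_R^2$; after restriction, $w^{(j)}$ is supported in $B_j$. All $w^{(j)}$ lie in one $\mathcal W_n$, so $\frac12\sum_jw^{(j)}\in\mathcal W$. Hence $\|x\|_R^2\ge\frac12\sum_j\|x1_{B_j}\|_R^2$. If $\|x\|_R\le1$, then by Cauchy–Schwarz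
$$\Big|\Big\langle x,\sum y_j\Big\rangle\Big|\le\sum\|x1_{B_j}\|_R\|y_j\|_S\le\sqrt2\Big(\sum\|y_j\|_S^2\Big)^{1/2}.\qquad\square$$

**(S3) Far from $\ell_2$ on every infinite set.** *For every infinite $L\subseteq\mathbb N$ and $\rho<\infty$ there is $y\in c_{00}$ supported in $L$, with nonnegative entries, $\|y\|_2=1$ and $\|y\|_S\ge\rho$.*

*Proof.* We look for a probability vector $a$ on $L$ that every weight $w\in\mathcal W$ nearly misses; $y=\sqrt a$ will then be small in $R$, hence large in $S$. To control the weights, look at their level sets.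

Let $\mathcal A_0=\{\emptyset\}\cup\{\{i\}:i\in\mathbb N\}$, and let $\mathcal A_{h+1}$ consist of $\emptyset$ and all nonempty $B=\bigcup_{j\le m}A_j$ with $A_j\in\mathcal A_h$ disjoint (possibly empty) and $m\le M(\min B)$. These are families of finite sets, and $\mathcal A_h\subseteq\mathcal A_{h+1}$ (take $m=1$).

*Each $\mathcal A_h$ is compact in $\{0,1\}^{\mathbb N}$.* For $h=0$ this is clear. Suppose it holds for $h$, and let $B_n\in\mathcal A_{h+1}$ with $B_n\to B$. If $B=\emptyset$, then $B\in\mathcal A_{h+1}$. Otherwise let $k=\min B$. Eventually $\min B_n=k$, so $B_n=\bigcup_{j\le m_n}A_j^n$ with $m_n\le M(k)$. Along a subsequence, $m_n=m$ is constant and $A_j^n\to A_j\in\mathcal A_h$ for each $j\le m$. Passing to the limit in $1_{B_n}=\sum_j1_{A_j^n}$ gives $1_B=\sum_j1_{A_j}$. So the $A_j$ are disjoint with union $B$, and $B\in\mathcal A_{h+1}$.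

*For $w\in\mathcal W$ and $h\ge0$, the level set $A_h(w)=\{i:w_i=2^{-h}\}$ lies in $\mathcal A_h$.* This holds on $\mathcal W_0$. Suppose it holds on $\mathcal W_n$, and let $w=\frac12\sum_{j\le m}w^{(j)}$ as in the definition of $\mathcal W_{n+1}$. Then $A_0(w)=\emptyset$, and for $h\ge1$ the set $A_h(w)=\bigcup_jA_{h-1}(w^{(j)})$ is a disjoint union of members of $\mathcal A_{h-1}$. If it is nonempty, then $m\le M(k)\le M(\min A_h(w))$ because $M$ is nondecreasing. So $A_h(w)\in\mathcal A_h$.

*The averaging.* Let $H\in\mathbb N$ and $\delta>0$. On the compact space $\mathcal A_H$ the functions $\hat e_i(A)=1_A(i)$ are continuous and bounded by $1$, and they tend pointwise to $0$ because every $A\in\mathcal A_H$ is finite. By the Riesz representation theorem and dominated convergence they are weakly null in $C(\mathcal A_H)$. By Mazur's theorem some finite convex combination $\sum_{i\in L}a_i\hat e_i$ has norm at most $\delta$; that is, $\sum_{i\in A}a_i\le\delta$ for all $A\in\mathcal A_H$. For $w\in\mathcal W$ we use $A_h(w)\in\mathcal A_h\subseteq\mathcal A_H$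 when $h\le H$, and $w_i<2^{-H}$ on the remaining levels:
$$\sum w_ia_i\le\sum_{h\le H}2^{-h}\delta+2^{-H}\le2\delta+2^{-H}=:\varepsilon.$$
Put $y_i=\sqrt{a_i}$. Then $\|y\|_2=1$, $\|y\|_R\le\sqrt\varepsilon$ and $1=\langle y,y\rangle\le\sqrt\varepsilon\,\|y\|_S$. Choose $H$ large and $\delta$ small. $\square$

## 3. Small subspaces of lattices with these two estimates

The purpose of (S1) and (S2) is the following proposition. We shall use it twice: once as another test of the guess, and once inside the proof of Theorem 3(a).

**Proposition 5.** Let $\Gamma$ be a set with a map $\nu:\Gamma\to\mathbb N$, and let $\Lambda$ be a Banach space of scalar functions on $\Gamma$ such that $g\in\Lambda$ and $|g'|\le|g|$ imply $g'\in\Lambda$ and $\|g'\|\le\|g\|$. Let $\Lambda_k$ be the set of $g\in\Lambda$ vanishing at all $\gamma$ with $\nu(\gamma)\le k$. Assume that for disjointly supported $g_1,\dots,g_q\in\Lambda$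
$$\Big\|\sum g_c\Big\|^2\ge\sum\|g_c\|^2,\qquad\Big\|\sum g_c\Big\|^2\le2\sum\|g_c\|^2\ \text{ if all }g_c\in\Lambda_k\text{ and }q\le M(k+1).\tag{3}$$
Then every subspace $F'\subseteq\Lambda_k$ with $1\le d=\dim F'\le\Phi(k)$ is $\frac97\sqrt2$-Hilbertian and is the range of a projection $P':\Lambda\to F'$ with $\|P'\|\le\frac{16}5$.

*Proof.*

**Step 1: approximate $F'$ by a span of few disjoint functions.** Let $h_1,\dots,h_d$ be an Auerbach basis of $F'$: $\|h_i\|=1$ and $|a_i|\le\|\sum_ja_jh_j\|$ for all $i$. Put $h=\sum|h_i|$, so $\|h\|\le d$, and $\eta=\frac1{8d^2}$. We partition $\{z:|\operatorname{Re}z|,|\operatorname{Im}z|\le1\}^d$ into cells of coordinatewise diameter at most $\eta$. It suffices to cut each of the $2d$ real intervals $[-1,1]$ into at most $\frac{2\sqrt2}\eta+1\le\frac4\eta$ pieces of length at most $\eta/\sqrt2$. So there are at most $(4/\eta)^{2d}=(32d^2)^{2d}\le M(k+1)$ cells, by (1) and $d\le\Phi(k)$. For a cell $c$ let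
$$\Gamma_c=\{\gamma:h(\gamma)\ne0,\ (h_i(\gamma)/h(\gamma))_i\in c\},\qquad g_c=h1_{\Gamma_c},$$
and pick $\rho^c\in c$. As $|h_i|\le h$, the sets $\Gamma_c$ cover $\{h\ne0\}$. Keep only the nonzero $g_c$; they are disjoint and lie in $\Lambda_k$. Let $G=\operatorname{span}\{g_c\}$, and let $L:F'\to G$ be linear with $Lh_i=\sum_c\rho_i^cg_c$. On $\Gamma_c$ we have $|h_i-Lh_i|=|h_i/h-\rho^c_i|\,h\le\eta h$. So $\|h_i-Lh_i\|\le\eta d$, and for $x=\sum a_ih_i$
$$\|x-Lx\|\le\sum|a_i|\,\eta d\le\eta d^2\|x\|=\tfrac18\|x\|.$$
Hence $\|L\|\le\frac98$, and $L$ is an isomorphism onto $F''=L(F')$ with $\|L^{-1}\|\le\frac87$.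

**Step 2: $G$ is Euclidean and complemented.** By (3), $\sum|a_c|^2\le\|\sum a_cg_c/\|g_c\|\|^2\le2\sum|a_c|^2$, so $G$ is $\sqrt2$-Hilbertian. Thus $F''\subseteq G$ is too, and $F'$ is $\frac98\cdot\frac87\cdot\sqrt2=\frac97\sqrt2$-Hilbertian. By Hahn–Banach, composing with restriction to $\Gamma_c$, choose $\psi_c\in\Lambda^*$ with $\|\psi_c\|\le1$, $\psi_c(x)=\psi_c(x1_{\Gamma_c})$ and $\psi_c(g_c)=\|g_c\|$. Then $Qx=\sum_c\psi_c(x)g_c/\|g_c\|$ is a projection of $\Lambda$ onto $G$. Using the upper estimate in (3) for the $g_c$ and the lower one for $x$,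
$$\|Qx\|^2\le2\sum|\psi_c(x)|^2\le2\sum\|x1_{\Gamma_c}\|^2\le2\|x\|^2 .$$

**Step 3: pass from $G$ to $F''$ and back to $F'$.** Let $\Pi:G\to F''$ be the orthogonal projection for the Euclidean structure of the coefficients $(a_c)$; by Step 2, $\|\Pi\|\le\sqrt2$. Then $A:=L^{-1}\Pi Q:\Lambda\to F'$ has $\|A\|\le\frac87\cdot\sqrt2\cdot\sqrt2=\frac{16}7$. For $x\in F'$ we have $\Pi QLx=Lx$, so
$$\|Ax-x\|=\|L^{-1}\Pi Q(x-Lx)\|\le\tfrac{16}7\cdot\tfrac18\|x\|=\tfrac27\|x\|.$$
Hence $A|_{F'}$ is invertible on $F'$ with $\|(A|_{F'})^{-1}\|\le\frac1{1-2/7}=\frac75$, and $P'=(A|_{F'})^{-1}A$ is a projection of $\Lambda$ onto $F'$ with $\|P'\|\le\frac75\cdot\frac{16}7=\frac{16}5$. $\square$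

**The guess, tested on $S$.** Let $S$ be the completion of $c_{00}(\mathbb N)$ under $\|\cdot\|_S$. An $S$-Cauchy sequence $(y_n)$ converges in $\ell_2$. If its $\ell_2$ limit is $0$, let $m\to\infty$ in $|\langle x,y_n-y_m\rangle|\le\|y_n-y_m\|_S$ (for $\|x\|_R\le1$) to get $\|y_n\|_S\to0$. So $S$ is a space of sequences. Multiplication by $\theta$ with $|\theta|\le1$ is a contraction on $c_{00}$, hence on $S$, so $S$ is a lattice as in Proposition 5. Truncations to $[1,n]$ are contractions that converge to the identity on the dense set $c_{00}$, hence on all of $S$, so (S1) and (S2) pass to $S$. Proposition 5 (with $\nu=\mathrm{id}$) and Lemma 4 show that $S$ is weak Hilbert. It is not isomorphic to a Hilbert space: otherwise, averaging $\|\sum\epsilon_ic_ie_i\|_S^2=\|\sum c_ie_i\|_S^2$ over signs in an equivalent Hilbert norm would make $(e_i)$ equivalent to the basis of $\ell_2$, against (S3). But its unit vector basis is $1$-unconditional, so the guess survives this test as well.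

## 4. One branch: a conditional basis of $\ell_2\oplus S$

To defeat the guess we need conditional behavior. A sensible first attempt is to measure *differences of neighbors* in $S$. On $c_{00}(\mathbb N)$ put
$$\|f\|_V^2=|f|_2^2+\big\|(f(2i-1)-f(2i))_{i\ge1}\big\|_S^2 .$$
Take $(c_i)$ from (S3) with $\sum|c_i|^2=1$ and $\|c\|_S\ge\rho$, and let $f_\pm=\sum c_i(e_{2i-1}\pm e_{2i})$. Then
$$\|f_+\|_V^2=2,\qquad\|f_-\|_V^2=2+4\|c\|_S^2\ge2+4\rho^2,$$
so the unit vectors of the completion $V$ form a badly conditional system. Does $V$ refute the guess? No. Put $p_i=f(2i-1)+f(2i)$ and $q_i=f(2i-1)-f(2i)$. Then $|p|^2+|q|^2=2|f|^2$, so $\|f\|_V^2=\frac12|p|_2^2+\frac12|q|_2^2+\|q\|_S^2$. By (2) this lies between $\frac12$ and $\frac32$ times $|p|_2^2+\|q\|_S^2$. Hence $V\cong\ell_2\oplus S$, which has an unconditional basis.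

The attempt stops exactly here: conditionality of one given sequence says nothing about other bases, and still less about a larger space $U$. We need conditional sequences that any unconditional structure of $U$ is *forced* to respect. If at each step we may choose the next vector from a weakly null sequence, we can choose it so far out that its image in $U$ is almost supported on a fresh block of the UFDD; such blocks are unconditional. So the vectors should be indexed by a tree in which every node has infinitely many children, with the children weakly null, and *every* branch should carry a copy of the conditional pattern of $V$.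

## 5. The tree space $W$

Let $\mathcal T=\mathbb N^{<\omega}$ be the tree of finite sequences (including $\emptyset$), ordered by the initial-segment order $\preceq$. Write $|t|$ for the length of $t$ and $u^-$ for the predecessor of $u\ne\emptyset$. Enumerate $\mathcal T$ by increasing sum of entries (finitely many sequences have a given sum). This gives a bijection $\nu:\mathcal T\to\mathbb N$ with $t\prec u\Rightarrow\nu(t)<\nu(u)$. A node $t$ is *odd* or *even* according to $|t|$. A scalar function $b$ on a finite set of odd nodes gets the norm $\|b\|_S:=\|\sum b(u)e_{\nu(u)}\|_S$. For $f\in\ell_2(\mathcal T)$ and odd $u$ let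
$$\varphi_f(u)=f(u^-)-f(u).$$

**Definition 6.** A *segment* is a finite nonempty set of odd nodes $s=\{u_1\prec\dots\prec u_r\}$ with $|u_{i+1}|=|u_i|+2$. Put $\mathrm{top}(s)=u_1$ and $s^-=\{u^-:u\in s\}$. A finite family $\mathcal S$ of segments is *admissible* if the sets $s^-$, $s\in\mathcal S$, are pairwise disjoint.

The set $s^-$ consists of all even $x$ with $u_1^-\preceq x\preceq u_r^-$, and each $x\in s^-$ has exactly one child in $s$. For example $s=\{(1),(1,1,1)\}$ has $s^-=\{\emptyset,(1,1)\}$. In an admissible family the segments themselves are also disjoint. Put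
$$N_{\mathcal S}(f)^2=|f|^2+\sum_{s\in\mathcal S}\|\varphi_f1_s\|_S^2,\qquad N(f)=\sup_{\mathcal S\text{ admissible}}N_{\mathcal S}(f),$$
where $|f|$ is the $\ell_2$ norm. The empty family gives $N\ge|\cdot|$.

*Why $s^-$ and not $s$?* If we asked only for the segments $s$ to be disjoint, the singletons $\{(1)\},\dots,\{(n)\}$ would be allowed. For $f=e_\emptyset$ we have $\varphi_f((j))=1$, so we would get $N(e_\emptyset)^2\ge1+n$ for all $n$. With admissibility only one child of $\emptyset$ counts, and $N(e_\emptyset)^2=2$. Likewise, by hand: for $f_\pm=e_\emptyset\pm e_{(1)}$ the values of $\varphi_{f_+}$ at $(1)$ and at $(j)$, $j\ge2$, are $0$ and $1$, and those of $\varphi_{f_-}$ are $2$ and $1$; all other values are $0$. So $N(f_+)^2=3$ and $N(f_-)^2=6$.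

In an admissible family the nodes $u^-$ and $u$, $u\in\bigcup\mathcal S$, are all distinct (the $u^-$ are even, the $u$ are odd). Hence
$$\sum_{u\in\bigcup\mathcal S}|\varphi_f(u)|^2\le2\sum_{u\in\bigcup\mathcal S}\big(|f(u^-)|^2+|f(u)|^2\big)\le2|f|^2.\tag{4}$$
For finitely supported $f$, (2) gives $\sum_s\|\varphi_f1_s\|_S^2\le\big(\sum_{u\in\bigcup\mathcal S}|\varphi_f(u)|\big)^2\le\|f\|_1^2$, so $N(f)<\infty$.

Each $N_{\mathcal S}$ is a norm and is continuous on $\ell_2(\mathcal T)$, since it involves only finitely many values of $\varphi_f$. The space $\{f\in\ell_2(\mathcal T):N(f)<\infty\}$ is complete under $N$: an $N$-Cauchy sequence $(f_n)$ converges in $\ell_2$ to some $f$. If $N(f_n-f_m)\le\varepsilon$ for $n,m\ge n_0$, let $m\to\infty$ in $N_{\mathcal S}(f_n-f_m)\le\varepsilon$ to get $N_{\mathcal S}(f_n-f)\le\varepsilon$ for every $\mathcal S$. So $N(f_n-f)\le\varepsilon$ for $n\ge n_0$.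

**Definition 7.** $W$ is the $N$-closure of $c_{00}(\mathcal T)$ in this space, with unit vectors $e_t$; and $Y_k=\{f\in W:f(t)=0\text{ whenever }\nu(t)\le k\}$.

$W$ is separable. As $|f(t)|\le N(f)$, $Y_k$ is closed, of codimension $\le k$. Moreover
$$f\in Y_k,\ \varphi_f(u)\ne0\ \Longrightarrow\ \nu(u)>k,\tag{5}$$
because $f(u)\ne0$ or $f(u^-)\ne0$, and $\nu(u)>\nu(u^-)$.

## 6. No branch is unconditional: proof of Theorem 3(b)

**Step 1: the children of each node are weakly null.** We show that for every $t\in\mathcal T$ the map $(c_j)\mapsto\sum_jc_je_{t^\frown j}$ is bounded from $\ell_2$ to $W$; then $(e_{t^\frown j})_j$ is weakly null in $W$, since the unit vectors of $\ell_2$ are. Let $f=\sum_jc_je_{t^\frown j}$ be a finite sum and $\mathcal S$ admissible.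

If $|t|$ is even, the support of $f$ consists of odd nodes, so $\varphi_f(u)\ne0$ only for children $u$ of $t$. They all have $u^-=t$, so $\bigcup\mathcal S$ contains at most one of them. Thus $N(f)^2\le|c|^2+\max|c_j|^2\le2|c|^2$.

If $|t|$ is odd, then $\varphi_f(u)\ne0$ only if $u^-=t^\frown j$ for some $j$, and then $\varphi_f(u)=c_j$. The nodes $t^\frown j$ are pairwise incomparable, so a segment contains at most one such $u$. The $u^-$ are distinct over $\bigcup\mathcal S$. As $\|e_i\|_S=1$, $\sum_s\|\varphi_f1_s\|_S^2\le|c|^2$ and $N(f)^2\le2|c|^2$.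

**Step 2: an embedding into a UFDD space would make some branch unconditional.** Suppose $T:W\to U$ is linear with $aN(f)\le\|Tf\|\le bN(f)$, $a>0$, and $U$ has a UFDD with partial sum projections $P_n$ ($P_0=0$) and sign constant $\kappa$. We choose a branch $t_0=\emptyset$, $t_i=t_{i-1}{}^\frown j_i$, and $0=n_0<n_1<\cdots$. Given $t_{i-1}$ and $n_i$ ($i\ge1$), the sequence $(P_{n_i}Te_{t_{i-1}{}^\frown j})_j$ is weakly null in a finite-dimensional space, hence norm null. So we can choose $j_i$ with $\|P_{n_i}Te_{t_i}\|\le2^{-i-3}$; for $i=0$ this inequality is automatic. Then choose $n_{i+1}>n_i$ with $\|Te_{t_i}-P_{n_{i+1}}Te_{t_i}\|\le2^{-i-3}$. Put $y_i=(P_{n_{i+1}}-P_{n_i})Te_{t_i}$. Then $\sum_i\|Te_{t_i}-y_i\|\le\sum_i2^{-i-2}\le1$, and the $y_i$ lie in successive blocks of the UFDD. For a finite sum $f=\sum c_ie_{t_i}$ and signs $\epsilon_i$,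
$$\Big\|\sum\epsilon_ic_iTe_{t_i}\Big\|\le\kappa\Big\|\sum c_iy_i\Big\|+\max|c_i|\le\kappa\|Tf\|+(\kappa+1)\max|c_i| ,$$
and $\max|c_i|\le|f|\le N(f)\le a^{-1}\|Tf\|$. Since $\|Tf\|\le bN(f)$, with $\kappa'=\frac ba\big(\kappa+\frac{\kappa+1}a\big)$ we get
$$N\Big(\sum\epsilon_ic_ie_{t_i}\Big)\le\kappa'N\Big(\sum c_ie_{t_i}\Big)\quad\text{for all finite sums and all signs.}\tag{6}$$

**Step 3: (6) is false on every branch.** Let $\rho<\infty$. Apply (S3) to the infinite set $L=\{\nu(t_{2i+1}):i\ge0\}$: there are scalars $c_0,\dots,c_r$ with $\sum|c_i|^2=1$ and $\|\sum c_ie_{\nu(t_{2i+1})}\|_S\ge\rho$. Let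
$$f_\pm=\sum_{i=0}^rc_i(e_{t_{2i}}\pm e_{t_{2i+1}}).$$

For $f_-$ we have $\varphi_{f_-}(t_{2i+1})=2c_i$. The single segment $\{t_1,t_3,\dots,t_{2r+1}\}$ gives $N(f_-)\ge2\rho$.

For $f_+$ we have $\varphi_{f_+}(t_{2i+1})=0$ for all $i$. So if $\varphi_{f_+}(u)\ne0$, then $u$ is off the branch, $f_+(u)=0$, and hence $u^-=t_{2i}$ for some $i\le r$ and $\varphi_{f_+}(u)=c_i$. Such a $u$ has left the branch: if $v\succ u$, then $v^-\succeq u$ is not on the branch. So a segment contains at most one such $u$. Since the $u^-$ are distinct over an admissible $\mathcal S$, $\sum_{s\in\mathcal S}\|\varphi_{f_+}1_s\|_S^2\le\sum|c_i|^2=1$. As $|f_+|^2=2$, we get $N(f_+)^2\le3$.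

By (6), $2\rho\le N(f_-)\le\kappa'N(f_+)\le\sqrt3\,\kappa'$ for every $\rho$, a contradiction. This proves (b). $\square$

## 7. Merging many admissible families into one

It remains to see that $W$ is close to Hilbert space in the sense of (a). For a *single* admissible $\mathcal S$, the map $f\mapsto(f,(\varphi_f1_s)_{s\in\mathcal S})$ is isometric for $N_{\mathcal S}$ into a lattice to which Proposition 5 applies. But $N$ is a supremum over families. For a $d$-dimensional $F$, a net argument reduces it to $m\le17^{2d}$ families $\mathcal S_1,\dots,\mathcal S_m$. Here the obvious move, averaging $\frac1m\sum_lN_{\mathcal S_l}^2$, stops: we know only that at each net point *one* of the $N_{\mathcal S_l}$ is large, so the average is guaranteed to dominate $N^2$ only up to a factor of order $m$, which is exponential in $d$.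

The way out is to replace the $m$ families by one admissible family, cutting each segment into at most $2m$ pieces. On $Y_k$ this cutting costs only a factor $2$, by (S2), as long as $2m\le M(k+1)$. The obstacle is that segments from different families may compete for the same even node $x$ and choose different children of it; only one child can be kept. A look at two segments shows what to do. Let $s_1=\{(1),(1,1,1)\}$ and $s_2=\{(2),(2,1,1)\}$, from two families. Both use $\emptyset$. Let $s_1$ win: keep $s_1$ whole, and keep $\{(2,1,1)\}$ from $s_2$. The node $(2)$ is lost, but a single lost value of $\varphi_f$ is paid for by $|f|^2$, thanks to (4). In general, who should win? The segment that starts higher up: for $s=\{(1),(1,1,1),(1,1,1,1,1)\}$ and $r=\{(1,1,1)\}$, letting $r$ win at $(1,1)$ would leave $\{(1),(1,1,1,1,1)\}$ of $s$, which is not a segment.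

**Lemma 8.** Let $\mathcal S_1,\dots,\mathcal S_m$ be admissible families with $2m\le M(k+1)$. There is an admissible $\mathcal S$ with $N_{\mathcal S_l}(f)\le\sqrt5\,N_{\mathcal S}(f)$ for all $f\in Y_k$ and all $l\le m$.

*Proof.*

**Step 1: the competition.** Let $\mathcal F$ be the labelled disjoint union of the $\mathcal S_l$, totally ordered by *priority*: smaller $|\mathrm{top}|$ means higher priority, ties being broken arbitrarily. For even $x$ let $\mathcal F_x=\{s\in\mathcal F:x\in s^-\}$. It has at most one member from each $\mathcal S_l$, so $|\mathcal F_x|\le m$. If $\mathcal F_x\ne\emptyset$, let $p(x)$ be its member of highest priority. For $s\in\mathcal F$ put $s^*=\{u\in s:p(u^-)=s\}$.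

We use one remark repeatedly: *if $z\in r^-$, $y\preceq z$ is even, and $|y|\ge|\mathrm{top}(r)^-|$, then $y\in r^-$.* Indeed $y$ and $\mathrm{top}(r)^-$ are both initial segments of $z$, so $\mathrm{top}(r)^-\preceq y\preceq z$.

**Step 2: $s^*$ is empty or a terminal part of $s$, hence a segment.** Let $u\in s^*$ and $u\prec v\in s$, and suppose that $r=p(v^-)\ne s$. Since $s\in\mathcal F_{v^-}$, $r$ has higher priority than $s$, so $|\mathrm{top}(r)|\le|\mathrm{top}(s)|\le|u|$. Also $v^-\in r^-$ and $u^-\prec v^-$, so $u^-\in r^-$ by the remark. Then $r\in\mathcal F_{u^-}$ has higher priority than $s=p(u^-)$, a contradiction.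

Let $\mathcal S=\{s^*:s\in\mathcal F,\ s^*\ne\emptyset\}$. It is admissible: $p(x)=s$ for every $x\in(s^*)^-$, so these sets are disjoint for different $s$.

**Step 3: each old segment is covered by at most $m$ new ones and at most $m$ single nodes.** Fix $s\in\mathcal S_l$ and $u\in s$, and let $r=p(u^-)$. Either $r=s$ or $r$ has higher priority, so $|\mathrm{top}(r)|\le|\mathrm{top}(s)|$. Since $u^-\in r^-$ and $\mathrm{top}(s)^-\preceq u^-$, the remark gives $\mathrm{top}(s)^-\in r^-$. So only members $r$ of $\mathcal F_{\mathrm{top}(s)^-}$ occur, and there are at most $m$ of these.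

Let $u'$ be the child of $u^-$ in $r$. Since $p((u')^-)=p(u^-)=r$, we have $u'\in r^*$. If $u'=u$, then $u\in s\cap r^*$. If $u'\ne u$, call $u$ *lost for $r$*; then $u\notin r$, and $u$ lies in no $q^*$, as $u\in q^*$ would force $q=p(u^-)=r$.

At most one $u\in s$ is lost for a given $r$. Indeed, let $u\prec v$ in $s$ both be lost for $r$. Their counterparts $u',v'\in r$ have the same lengths as $u,v$, so $u'\prec v'$ and $u'\preceq(v')^-=v^-$. Also $u\preceq v^-$. As $|u|=|u'|$, this gives $u=u'$, a contradiction.

Hence $s$ is the disjoint union of at most $m$ sets $s\cap r^*$ and at most $m$ lost singletons.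

**Step 4: the estimate.** Let $f\in Y_k$. By (5), $\varphi_f$ lives on nodes with $\nu\ge k+1$, and $2m\le M(k+1)$. So (S2) gives
$$\|\varphi_f1_s\|_S^2\le2\sum_r\|\varphi_f1_{s\cap r^*}\|_S^2+2\sum_{u\in s\text{ lost}}|\varphi_f(u)|^2.$$
Sum over $s\in\mathcal S_l$. By (4), applied to $\mathcal S_l$, the lost terms contribute at most $4|f|^2$. For fixed $r$, the sets $s\cap r^*$, $s\in\mathcal S_l$, are disjoint subsets of $r^*$, so (S1) gives $\sum_{s\in\mathcal S_l}\|\varphi_f1_{s\cap r^*}\|_S^2\le\|\varphi_f1_{r^*}\|_S^2$. Adding $|f|^2$,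
$$N_{\mathcal S_l}(f)^2\le5|f|^2+2\sum_{r^*\in\mathcal S}\|\varphi_f1_{r^*}\|_S^2\le5N_{\mathcal S}(f)^2.\qquad\square$$

## 8. Euclidean, complemented subspaces of $Y_k$: proof of Theorem 3(a)

Let $F\subseteq Y_k$ with $1\le d=\dim F\le\Phi(k)$ (for $F=\{0\}$ there is nothing to prove).

**Step 1: one family suffices for $F$.** The real dimension of $F$ is at most $2d$, so the $N$-unit sphere of $F$ has a $\frac18$-net $f_1,\dots,f_m$ with $m\le(1+16)^{2d}=17^{2d}$. Choose admissible $\mathcal S_l$ with $N_{\mathcal S_l}(f_l)\ge\frac78$. By (1), $2m\le M(k+1)$, so Lemma 8 provides $\mathcal S$. If $f\in F$, $N(f)=1$ and $N(f-f_l)\le\frac18$, then $N_{\mathcal S}(f)\ge N_{\mathcal S}(f_l)-N(f-f_l)\ge\frac7{8\sqrt5}-\frac18\ge\frac14$. So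
$$\tfrac14N\le N_{\mathcal S}\le N\quad\text{on }F.\tag{7}$$

**Step 2: linearize $N_{\mathcal S}$ in a lattice.** Let
$$\Lambda=\ell_2(\mathcal T)\oplus_2\Big(\bigoplus_{s\in\mathcal S}(\mathbb K^s,\|\cdot\|_S)\Big)_{\ell_2},$$
a lattice of functions on $\Gamma=\mathcal T\sqcup\bigsqcup_{s\in\mathcal S}s$, as in Proposition 5; $\nu(\gamma)$ is the $\nu$ of the node underlying $\gamma$. Applying (S1) and (S2) in each summand $\mathbb K^s$, and additivity of $|\cdot|^2$ over disjoint functions in $\ell_2(\mathcal T)$, we obtain (3); in the upper estimate the supports lie in $\{\nu\ge k+1\}$ and $q\le M(k+1)$. Let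
$$J:W\to\Lambda,\qquad Jf=(f,(\varphi_f1_s)_{s\in\mathcal S}).$$
Then $\|Jf\|=N_{\mathcal S}(f)\le N(f)$ on all of $W$, and $J(Y_k)\subseteq\Lambda_k$ by (5).

**Step 3: pull back.** By (7), $J|_F$ is injective and $\|(J|_F)^{-1}\|\le4$. Apply Proposition 5 to $F'=J(F)\subseteq\Lambda_k$ to get $P'$. Then $P=(J|_F)^{-1}P'J$ is a projection of $W$ onto $F$ with $\|P\|\le4\cdot\frac{16}5<13$, and $F$ is $4\cdot\frac97\sqrt2$-Hilbertian, where $4\cdot\frac97\sqrt2<8$. This proves (a). $\square$

## 9. The unit vectors form a Schauder basis: proof of Theorem 3(c)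

Order $(e_t)$ by $\nu$. Their span is dense in $W$, so it is enough to bound the tail projections uniformly. Let $I=\{t:\nu(t)\le k\}$, which is closed under initial segments, and $f'=f1_{\mathcal T\setminus I}$. Let $s$ be a segment and $u\in s$. There are three cases.

- If $u\in I$, then $u^-\in I$ and $\varphi_{f'}(u)=0$.
- If $u^-\in I$ and $u\notin I$, then $\varphi_{f'}(u)=-f(u)$. At most one $u=u_s\in s$ is of this kind: if $v\succ u$ in $s$, then $v^-\succeq u$, so $v^-\notin I$.
- If $u^-\notin I$, then $u\notin I$ and $\varphi_{f'}(u)=\varphi_f(u)$. These $u$ form a terminal part $s'$ of $s$.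

So $\|\varphi_{f'}1_s\|_S^2\le2|f(u_s)|^2+2\|\varphi_f1_{s'}\|_S^2$, where the first term is absent if there is no $u_s$. Let $\mathcal S$ be admissible. The $u_s$ are distinct, and $\mathcal S'=\{s':s\in\mathcal S,\ s'\ne\emptyset\}$ is admissible since $(s')^-\subseteq s^-$. Hence
$$N_{\mathcal S}(f')^2\le|f|^2+2|f|^2+2\sum_{s}\|\varphi_f1_{s'}\|_S^2\le3N_{\mathcal S'}(f)^2\le3N(f)^2 .$$
The tail projections have norm at most $\sqrt3$, so the partial sum projections have norm at most $1+\sqrt3$, and $(e_t)$ is a Schauder basis of $W$. This completes the proof of Theorem 3. $\square$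

## 10. Arbitrarily slow growth of the distance to Hilbert space

The freedom in $\Phi$ has not been used yet. It lets $W$ be as close to Hilbert space as one likes.

**Theorem 9.** For every $\psi:\mathbb N\to(0,\infty)$ with $\psi(n)\to\infty$ there is a weak Hilbert space $W$ as in Theorem 3 (with $\delta=\frac13$, $C=13$ independent of $\psi$), not embeddable in any space with a UFDD, such that $d(E,\ell_2^n)\le\psi(n)$ for every $n$-dimensional $E\subseteq W$ and all large $n$. This is best possible: if $\sup\{d(E,\ell_2^{\dim E}):E\subseteq W,\ \dim E<\infty\}<\infty$, then $W$ is isomorphic to a Hilbert space.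

*Proof.*

**Step 1: bound the distance by $\sqrt k$ when $n\le\Phi(k)$.** Let $\dim E=n\le\Phi(k)$. By Theorem 3(a), $F=E\cap Y_k$ is $8$-Hilbertian and the range of a projection $P$ with $\|P\|\le13$ (take $P=0$ if $F=\{0\}$). As $F\subseteq E$, $G=(I-P)E\subseteq E$, and $\dim G=\dim E-\dim F\le k$, so $G$ is $\sqrt k$-Hilbertian by John's theorem. The map $x\mapsto(Px,x-Px)$ from $E$ onto $F\oplus_2G$ has norm at most $\sqrt{13^2+14^2}<20$, and its inverse $(x,y)\mapsto x+y$ has norm at most $\sqrt2$. Normalized isomorphisms of $F$ and $G$ with Euclidean spaces add up to show that $F\oplus_2G$ is $\max(8,\sqrt k)$-Hilbertian. Since $\max(8,\sqrt k)\le8\sqrt k$,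
$$d(E,\ell_2^n)\le20\sqrt2\,\max(8,\sqrt k)\le232\sqrt k.$$

**Step 2: choose $\Phi$.** Since $\psi\to\infty$, we can choose $\Phi$ strictly increasing with $\Phi(k)\ge k$ and $\psi(n)\ge232\sqrt{k+1}$ for all $n>\Phi(k)$. For $n>\Phi(1)$ let $k(n)=\min\{k:n\le\Phi(k)\}\ge2$. Then $n>\Phi(k(n)-1)$, so $232\sqrt{k(n)}\le\psi(n)$. Step 1 with $k=k(n)$ gives $d(E,\ell_2^n)\le\psi(n)$.

**Step 3: a bounded distance forces Hilbert space.** Suppose every finite-dimensional $E\subseteq W$ satisfies $d(E,\ell_2^{\dim E})\le C$. By compactness the infimum in the distance is attained, so $E$ carries an inner-product norm with $\|x\|\le|x|_E\le C\|x\|$. Take an ultrafilter on the set of finite-dimensional subspaces containing all sets $\{E:E\supseteq E_0\}$, and let $|x|$ be the limit of $|x|_E$ along it. Homogeneity, the triangle inequality and the parallelogram law pass to the limit, so $|\cdot|$ comes from an inner product (Jordan–von Neumann), and $\|x\|\le|x|\le C\|x\|$. As $W$ is complete, it is isomorphic to a Hilbert space. $\square$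

## 11. Quotients and subquotients

Recall from Pisier's paper quoted in Section 1 that $W$ is reflexive and $W^*$ is weak Hilbert.

**Theorem 10.** The weak Hilbert space $W^*$ is not a quotient of a reflexive (in particular, of a weak Hilbert) space $U$ with a UFDD. Consequently the weak Hilbert space $W\oplus W^*$ is neither a subspace nor a quotient of a weak Hilbert space with a UFDD.

*Proof.* First, if $U$ is reflexive with a UFDD, then $U^*$ has a UFDD. The adjoints $P_n^*$ of the partial sum projections are uniformly bounded finite-rank projections with $P_n^*P_m^*=P_{\min(n,m)}^*$. For $\phi\in U^*$ we have $P_n^*\phi\to\phi$ weak$^*$, hence weakly by reflexivity. So the union of the ranges of the $P_n^*$ is a weakly dense, hence norm dense, linear subspace, and uniform boundedness gives $P_n^*\phi\to\phi$ in norm. The sign-change operators of $U$ have adjoints of norm at most $\kappa$, which makes the decomposition of $U^*$ into the ranges of $P_n^*-P_{n-1}^*$ unconditional.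

If $W^*$ were a quotient of such a $U$, the adjoint of the quotient map would embed $W=W^{**}$ into $U^*$, against Theorem 3(b).

The sum $W\oplus W^*$ is weak Hilbert by stability under finite direct sums. If it were a subspace of a weak Hilbert space with a UFDD, so would be $W$, against Theorem 3(b). If it were a quotient of one, so would be $W^*$, against the first part, since weak Hilbert spaces are reflexive. $\square$

For subquotients we use a theorem of Johnson and Zheng (*A characterization of subspaces and quotients of reflexive Banach spaces with unconditional bases*, Duke Math. J. 2008): every quotient of a reflexive space with a UFDD embeds into a reflexive space with an unconditional basis.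

**Theorem 11.** $W$ is not isomorphic to any subspace of a quotient, equivalently any quotient of a subspace, of a reflexive (in particular, weak Hilbert) space with a UFDD.

*Proof.* The two notions agree. If $q:U\to U/Z$ is a quotient map and $X\subseteq U/Z$ is a closed subspace, then $X=q^{-1}(X)/Z$ is a quotient of a subspace. Conversely, if $Z\subseteq V\subseteq U$ are closed subspaces, then $V/Z$ is a subspace of $U/Z$. Now if $W$ embedded into a quotient of a reflexive space with a UFDD, then by the theorem of Johnson and Zheng it would embed into a space with an unconditional basis, against Theorem 3(b). $\square$
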